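# Extremal stationary laws of interacting diffusions are determined by their means

## 1. Interacting diffusions on $[0,1]^S$

Throughout, $S$ is a countable set (finite is allowed), and $[0,1]^S$ carries the product topology, so it is compact and metrizable.

**Condition (C).**

- (C.1) $A=\{A_{ij}\}$ is an irreducible $S\times S$ matrix with $A_{ij}\ge 0$ for $i\ne j$, $\sum_{j\in S}A_{ij}=0$, and $\sup_{i}|A_{ii}|<\infty$.
- (C.2) $a\colon[0,1]\to\mathbb R$ is $1/2$-Hölder continuous, $a(0)=a(1)=0$, and $a(u)\neq0$ for $0<u<1$.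

Irreducible means that any two distinct sites are joined by a path along which the entries of $A$ are positive; a one-point $S$ with $A=(0)$ counts as irreducible. Put $c=\sup_i|A_{ii}|$. Since $A_{ii}=-\sum_{k\ne i}A_{ik}$, we have $\sum_j|A_{ij}|\le 2c$, so $A$ is a bounded operator on $\ell^\infty(S)$. Let $K$ be a constant with
$$|a(u)-a(v)|^2\le K|u-v| .$$

**Example 1.** For $a(u)=\sqrt{u(1-u)}$ we may take $K=1$: since $(\sqrt\alpha-\sqrt\beta)^2\le|\alpha-\beta|$, we get $|a(u)-a(v)|^2\le|u(1-u)-v(1-v)|=|u-v|\,|1-u-v|\le|u-v|$. Another choice is $a(u)=u(1-u)$, which is Lipschitz with constant $1$, so $|a(u)-a(v)|^2\le|u-v|^2\le|u-v|$.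

**The semigroup $P_t$.** $P_t=\exp tA$ is the transition matrix of the continuous-time Markov chain on $S$ generated by $A$.

**Example 2.** These three chains serve as test cases throughout.

- (a) $S$ finite, $A$ irreducible.
- (b) $S=\mathbb Z^3$, $A_{ij}=1/6$ for nearest neighbors, $A_{ii}=-1$: simple random walk at rate $1$.
- (c) The outward walk on $S=\mathbb Z$: for $i>0$, $A_{i,i+1}=2$ and $A_{i,i-1}=1$; for $i<0$, $A_{i,i-1}=2$ and $A_{i,i+1}=1$; $A_{0,\pm1}=3/2$; $A_{ii}=-3$ for all $i$. The walker drifts away from $0$, so it goes to $+\infty$ or to $-\infty$.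

**The interacting diffusion system (IDS).** With independent standard Brownian motions $B_i$,
$$dx_i(t)=a(x_i(t))\,dB_i(t)+\sum_{j\in S}A_{ij}x_j(t)\,dt,\qquad i\in S. \tag{1}$$
Each site has its own noise, which switches off at $0$ and $1$, and the drift $\sum_{j\ne i}A_{ij}(x_j-x_i)$ pulls $x_i$ toward the other coordinates. The only modelling input we use is that (1) determines a diffusion on $[0,1]^S$. This means: for every initial law there is a weak solution $(x,B)$ with coordinatewise continuous paths, the law of $x$ is unique, $x\mapsto P^x$ is measurable, and $T_tf(x)=E^xf(x(t))$ is the associated Markov semigroup. For a law $\lambda$ on $[0,1]^S$, $E_\lambda$ denotes integration against $\lambda$, and $\lambda T_t$ is the law of $x(t)$ when $x(0)\sim\lambda$.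

## 2. Stationary laws, harmonic functions and two independent particles

**Definition (stationary and extremal laws).** $\mathcal S$ is the set of laws $\nu$ on $[0,1]^S$ with $\nu T_t=\nu$ for all $t$. A law $\nu\in\mathcal S$ is extremal, $\nu\in\mathcal S_{\rm ext}$, if $\nu=\alpha\nu_1+(1-\alpha)\nu_2$ with $\nu_1,\nu_2\in\mathcal S$ and $0<\alpha<1$ forces $\nu_1=\nu_2$. Write $\langle\nu,x_i\rangle=\int x_i\,\nu(dx)$.

**Example 3.** Let $\mathbf 0,\mathbf 1$ be the constant configurations. Since $a(0)=a(1)=0$ and $A1=0$, the constant paths solve (1), so $\delta_{\mathbf 0},\delta_{\mathbf 1}\in\mathcal S$ by uniqueness in law. As point masses they are extremal. The mixture $\theta\delta_{\mathbf 1}+(1-\theta)\delta_{\mathbf 0}$ with $0<\theta<1$ is stationary and not extremal.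

**Definition (harmonic functions).** $\mathcal H=\{h\colon S\to[0,1]\colon Ah=0\}$.

**Definition (two particles).** $(\boldsymbol\xi(t),P^{(2)}_{ij})$ is the chain on $S\times S$ with transition matrix $P^{(2)}_t:=P_t\otimes P_t$ started at $(i,j)$, that is, two independent particles. Its generator is $A^{(2)}=A\otimes I+I\otimes A$, a bounded operator on $\ell^\infty(S\times S)$. With $\Delta=\{(i,i)\colon i\in S\}$, put
$$F_{ij}=P^{(2)}_{ij}\Big(\int_0^\infty I_\Delta(\boldsymbol\xi(t))\,dt<\infty\Big),$$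
the probability that the particles spend only finite total time together.

**Definition ($\mathcal H^*$).** $\mathcal H^*$ is the set of $h\in\mathcal H$ with $h(i)+h(j)-2h(i)h(j)\le F_{ij}$ for all $i,j\in S$.

The left side is the probability that two independent coins with success probabilities $h(i),h(j)$ disagree.

**Example 4.** We compute $\mathcal H^*$ for the chains of Example 2.

(a) *Finite $S$.* All entries of $P_t$, hence of $P_t^{(2)}$, are positive for $t>0$. The pair chain is finite and irreducible, so it spends infinite time in $\Delta$ and $F\equiv0$. Harmonic functions are constant by the maximum principle. The condition $2h(1-h)\le0$ leaves $\mathcal H^*=\{0,1\}$.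

(b) *$\mathbb Z^3$.* The difference of the two particles is simple random walk at rate $2$ on $\mathbb Z^3$, which is transient, so $F\equiv1$. The condition defining $\mathcal H^*$ always holds. Bounded harmonic functions of simple random walk on $\mathbb Z^3$ are constant (a classical fact), so $\mathcal H^*=\mathcal H=\{\text{constants }\theta\in[0,1]\}$.

(c) *The outward walk.* Let $q(i)$ be the probability that the walk from $i$ goes to $+\infty$. By symmetry $q(0)=\frac12$. From $i>0$ the walk hits $0$ with probability $2^{-i}$ (gambler's ruin with up-probability $2/3$). Hence $q(i)=1-2^{-i-1}$ for $i\ge0$ and $q(-i)=2^{-i-1}$. As a check at site $1$: $2q(2)+q(0)-3q(1)=\frac74+\frac12-\frac94=0$. The equation $Ah=0$ is a second-order recursion with nonzero coefficients, so its solutions are spanned by $1$ and $q$. Thus $h\in\mathcal H$ means $h=\alpha+(\beta-\alpha)q$ with $\alpha=h(-\infty)$, $\beta=h(+\infty)$ in $[0,1]$.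

If the two particles go to opposite ends, their time together is finite. If both go to $+\infty$, then from some integer time $n$ on both stay positive, and there their paths agree with those of two independent homogeneous walks with rates $2$ up and $1$ down. The difference of those is a symmetric walk on $\mathbb Z$ (rate $3$ each way), which is recurrent, so the time together is infinite almost surely; take the union over $n$. The same holds at $-\infty$. Therefore
$$F_{ij}=q(i)(1-q(j))+q(j)(1-q(i)).$$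
For $h=\alpha+(\beta-\alpha)q$, splitting over the ends reached by the two particles gives
$$h(i)+h(j)-2h(i)h(j)=q(i)q(j)\,2\beta(1-\beta)+(1-q(i))(1-q(j))\,2\alpha(1-\alpha)+F_{ij}(\alpha+\beta-2\alpha\beta).$$
Letting $i,j\to+\infty$, where $F_{ij}\to0$, the condition forces $\beta\in\{0,1\}$; letting $i,j\to-\infty$ it forces $\alpha\in\{0,1\}$. Conversely, for such $\alpha,\beta$ the right side is at most $F_{ij}$. So $\mathcal H^*=\{0,\,1,\,q,\,1-q\}$.

We use the following result, which is Theorem 2.1 of the book in which the problem is printed.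

**Theorem 2.1.** (i) If $\nu\in\mathcal S_{\rm ext}$ and $h^\nu(i)=\langle\nu,x_i\rangle$, then $h^\nu\in\mathcal H^*$. (ii) For every $h\in\mathcal H^*$ there exists $\nu\in\mathcal S_{\rm ext}$ with $\langle\nu,x_i\rangle=h(i)$ for $i\in S$.

So the mean map $\nu\mapsto h^\nu$ sends $\mathcal S_{\rm ext}$ onto $\mathcal H^*$. The question, printed as a conjecture, is whether it is one-to-one: if two extremal stationary laws have the same mean at every site, are they the same law? Under Condition (C) alone the answer is yes.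

**Theorem A.** Under (C), if $\nu,\nu'\in\mathcal S_{\rm ext}$ and $\langle\nu,x_i\rangle=\langle\nu',x_i\rangle$ for all $i\in S$, then $\nu=\nu'$. Hence, by Theorem 2.1(ii), for each $h\in\mathcal H^*$ there is exactly one $\nu_h\in\mathcal S_{\rm ext}$ with $\langle\nu_h,x_i\rangle=h(i)$ for all $i$.

Three supplements, not needed for Theorem A, follow from the same method; Condition (C) is assumed in all of them.

**Theorem B (extremality criterion).** Let $\nu\in\mathcal S$. Then $\nu\in\mathcal S_{\rm ext}$ if and only if for every $i$, $(P_tx)_i$ converges in $L^2(\nu)$ to a constant $h(i)$. In that case $h\in\mathcal H^*$ and $\nu=\nu_h$.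

**Theorem C (domain of attraction).** Let $h\in\mathcal H^*$ and let $\lambda$ be a probability measure on $[0,1]^S$. The following are equivalent:
(a) $\lambda T_t\to\nu_h$ weakly as $t\to\infty$;
(b) $(P_tx)_i\to h(i)$ in $L^2(\lambda)$ for every $i\in S$.
In particular $\nu_h=\lim_{t\to\infty}\delta_hT_t$.

**Theorem D (all stationary distributions).** $\mathcal H^*$ is compact in $[0,1]^S$, $h\mapsto\nu_h$ is Borel, and $\Theta\mapsto\int_{\mathcal H^*}\nu_h\,\Theta(dh)$ is an affine bijection from the Borel probability measures on $\mathcal H^*$ onto $\mathcal S$. The measure $\Theta$ is the law under $\nu$ of $\mathfrak h=L^2(\nu)\text{-}\lim_tP_tx$.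

## 3. Finite $S$, means in $\{0,1\}$, and the role of extremality

*Finite $S$.* Here everything can be done by hand. Let $\pi$ be the probability vector with $\pi A=0$; all $\pi_i>0$. Start from $x(0)\sim\nu\in\mathcal S$ and let $M=\sum_i\pi_ix_i$. The drift cancels, so $dM=\sum_i\pi_ia(x_i)\,dB_i$ and
$$E M(t)^2=E M(0)^2+\sum_i\pi_i^2\int_0^tE\,a^2(x_i(s))\,ds .$$
By stationarity $E_\nu a^2(x_i)=0$, and since $a\ne0$ on $(0,1)$, $x_i\in\{0,1\}$ $\nu$-a.s. Thus $x(t)\in\{0,1\}^S$ at all rational times, and by continuity the path is constant. Then (1) reads $Ax=0$, so $x$ is harmonic, hence constant on $S$. So $\mathcal S=\{\theta\delta_{\mathbf 1}+(1-\theta)\delta_{\mathbf 0}\}$ and $\mathcal S_{\rm ext}=\{\delta_{\mathbf 0},\delta_{\mathbf 1}\}$, with means $0$ and $1$.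

*Means in $\{0,1\}$.* If $h(i)\in\{0,1\}$ for every $i$, a law on $[0,1]^S$ with mean $h$ must be $\delta_h$. Uniqueness is then trivial.

*The first real cases.* On $\mathbb Z^3$ take $h\equiv\theta\in(0,1)$; for the outward walk take $h=q$. The mean alone leaves an enormous choice of laws. On $\mathbb Z^3$ even stationarity plus the mean is not enough: $\theta\delta_{\mathbf 1}+(1-\theta)\delta_{\mathbf 0}$ is stationary with mean $\theta$, and it differs from the extremal law with mean $\theta$ that Theorem 2.1(ii) provides. So the proof must use extremality, and the first task is to turn it into something computable.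

## 4. Duhamel's formula and the first two moments

This section provides the bookkeeping for all linear evolution equations below.

**Duhamel formula.** Let $f_t\in\ell^\infty(S)$ be bounded uniformly in $t$, with $f_t(i)=f_0(i)+\int_0^t[(Af_s)(i)-k_s(i)]\,ds$, where $k$ is bounded and measurable in $s$. Then
$$f_{t+R}=P_Rf_t-\int_0^RP_{R-s}k_{t+s}\,ds. \tag{2}$$

*Proof.* Fix $i$. For each $j$ the function $s\mapsto P_{R-s}(i,j)f_{t+s}(j)$ on $[0,R]$ is absolutely continuous, with derivative
$$-(P_{R-s}A)(i,j)f_{t+s}(j)+P_{R-s}(i,j)\big[(Af_{t+s})(j)-k_{t+s}(j)\big].$$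
The sum over $j$ of the absolute values is at most $2c\sup|f|+2c\sup|f|+\sup|k|$, uniformly in $s$. So we may integrate over $[0,R]$, sum over $j$ and interchange by Fubini. Since $\sum_j(P_{R-s}A)(i,j)f(j)=\sum_jP_{R-s}(i,j)(Af)(j)$ (an absolutely convergent double sum), the terms with $A$ cancel. What remains is $f_{t+R}(i)-(P_Rf_t)(i)=-\int_0^R(P_{R-s}k_{t+s})(i)\,ds$. $\square$

The same proof works on $S\times S$ with $A^{(2)}$ and $P^{(2)}_t$. It also works with $G=A^{(2)}-V$ and $e^{tG}$, where $V$ is multiplication by a bounded nonnegative function: the only facts used are that the rows of $G$ and of $e^{tG}$, $0\le t\le R$, have bounded absolute sums.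

**Feynman–Kac formula.** For $V\ge0$ and $f$ bounded on $S\times S$,
$$(e^{t(A^{(2)}-V)}f)(i,j)=E^{(2)}_{ij}\big[e^{-\int_0^tV(\boldsymbol\xi(s))ds}f(\boldsymbol\xi(t))\big].$$
Indeed, let $w_t$ be the right side. From $e^{-\int_0^tV(\boldsymbol\xi(r))dr}=1-\int_0^tV(\boldsymbol\xi(s))e^{-\int_s^tV(\boldsymbol\xi(r))dr}ds$ and the Markov property at time $s$, $w_t=P_t^{(2)}f-\int_0^tP^{(2)}_s(Vw_{t-s})\,ds$. By Duhamel with $k=V\hat w$, $\hat w_t=e^{t(A^{(2)}-V)}f$ satisfies the same equation. So $\|w_t-\hat w_t\|_\infty\le\|V\|_\infty\int_0^t\|w_s-\hat w_s\|_\infty ds$, and Gronwall's lemma gives $w=\hat w$. In particular $e^{t(A^{(2)}-V)}$ has nonnegative entries.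

**First moments.** Taking expectations in (1), where the stochastic integrals have bounded integrands, gives $E^xx_i(t)=x_i+\int_0^t\sum_jA_{ij}E^xx_j(s)\,ds$. By (2) with $k=0$,
$$E^x[x_i(t)]=(P_tx)_i. \tag{3}$$

**Second moments.** Let $x(0)\sim\lambda$. By Itô's formula, since $d\langle x_i,x_j\rangle=1_{\{i=j\}}a^2(x_i)\,dt$, the function $\chi_t(i,j)=E[x_i(t)x_j(t)]$ satisfies
$$\chi_t(i,j)=\chi_0(i,j)+\int_0^t\big[(A^{(2)}\chi_s)(i,j)+1_{\{i=j\}}E\,a^2(x_i(s))\big]ds, \tag{4}$$
and Duhamel on the diagonal gives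
$$E[x_i(t)^2]=E_\lambda[(P_tx)_i^2]+\int_0^t\sum_kP_s(i,k)^2\,E[a^2(x_k(t-s))]\,ds. \tag{5}$$

## 5. Extremality makes $P_tx$ asymptotically constant

The aim is to show: under an extremal $\nu$, the averaged configuration $(P_tx)_i$ converges in $L^2(\nu)$ to its mean. Compare Example 3: under $\theta\delta_{\mathbf 1}+(1-\theta)\delta_{\mathbf 0}$, $(P_tx)_i$ equals $1$ with probability $\theta$ and $0$ otherwise for all $t$, so this convergence fails.

By (3), $(P_tx)_i=T_tf(x)$ with $f(x)=x_i$. The ergodic theorem controls time averages of $T_tf$; the first lemma lets us drop the averaging.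

**Lemma 1.** For $L,t>0$: $\displaystyle\sup_{0\le r\le L}\|P_{t+r}-P_t\|_{\ell^\infty\to\ell^\infty}\le L\sqrt{c/t}$.

*Proof.* If $c=0$ then $A=0$ and the claim is trivial. If $c>0$, then $Q=I+A/c$ is stochastic and $P_t=e^{-ct}e^{ctQ}=\sum_np_n(ct)Q^n$ with $p_n(\lambda)=e^{-\lambda}\lambda^n/n!$. Since $p_n'=p_{n-1}-p_n$ (with $p_{-1}=0$), $\frac{d}{dt}P_t=c\sum_n(p_{n-1}(ct)-p_n(ct))Q^n$. As $p_{n-1}(\lambda)=p_n(\lambda)\,n/\lambda$,
$$\sum_n|p_{n-1}(\lambda)-p_n(\lambda)|=\sum_np_n(\lambda)\Big|\frac n\lambda-1\Big|=\frac{E|N_\lambda-\lambda|}{\lambda}\le\lambda^{-1/2}$$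
for $N_\lambda$ Poisson($\lambda$), whose variance is $\lambda$. Since $\|Q^n\|\le1$, $\|\frac{d}{dt}P_t\|\le c(ct)^{-1/2}=\sqrt{c/t}$. Integrate over $[t,t+r]$. $\square$

**Lemma 2.** Let $\nu\in\mathcal S$.

(a) For each $i$, $(P_tx)_i$ converges in $L^2(\nu)$ as $t\to\infty$ to a function $\mathfrak h_i$ with $T_s\mathfrak h_i=\mathfrak h_i$ $\nu$-a.e. for all $s$.

(b) Let $\mathcal I_\nu$ be the σ-field of Borel sets $B$ with $T_t1_B=1_B$ $\nu$-a.e. for every $t$; it contains all $\nu$-null Borel sets. If $f\in L^2(\nu)$ is real and $T_tf=f$ for all $t$, then $f$ is $\mathcal I_\nu$-measurable mod $\nu$. If $B\in\mathcal I_\nu$ and $g$ is bounded measurable, then $\int_BT_tg\,d\nu=\int_Bg\,d\nu$.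

(c) If $\nu\in\mathcal S_{\rm ext}$, then $(P_tx)_i\to\langle\nu,x_i\rangle$ in $L^2(\nu)$ for every $i$.

*Proof.* **Preparation: $(T_t)$ on $L^2(\nu)$.** By Jensen and stationarity, $\int(T_tf)^2d\nu\le\int T_t(f^2)\,d\nu=\int f^2d\nu$, so $(T_t)$ is a contraction semigroup on $L^2(\nu)$. For $f$ continuous on $[0,1]^S$ and $x(0)\sim\nu$, $\|T_tf-f\|_2^2\le E|f(x(t))-f(x(0))|^2\to0$ as $t\to0$ by path continuity. Continuous functions are dense, so $(T_t)$ is strongly continuous.

**Step (a): limits without averaging.** Let $f(x)=x_i$. By von Neumann's mean ergodic theorem, $M_L=\frac1L\int_0^LT_rf\,dr\to\Pi f$ in $L^2(\nu)$ as $L\to\infty$, where $\Pi$ is the orthogonal projection onto $\{g\colon T_sg=g\ \forall s\}$. Now $T_tf-T_tM_L=\frac1L\int_0^L[(P_tx)_i-(P_{t+r}x)_i]\,dr$, so Lemma 1 gives $\|T_tf-T_tM_L\|_\infty\le L\sqrt{c/t}$. Since $T_t\Pi f=\Pi f$, also $\|T_tM_L-\Pi f\|_2=\|T_t(M_L-\Pi f)\|_2\le\|M_L-\Pi f\|_2$. Let $t\to\infty$ and then $L\to\infty$: $T_tf\to\Pi f=:\mathfrak h_i$.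

**Step (b): invariant functions come from invariant sets.** If $N$ is a null Borel set, $\int T_t1_N\,d\nu=\nu(N)=0$, so $T_t1_N=0=1_N$ a.e. and $N\in\mathcal I_\nu$. If $T_tf=f$, then $|f|=|T_tf|\le T_t|f|$, and both ends have the same $\nu$-integral, so $T_t|f|=|f|$. Hence the invariant functions in $L^2(\nu)$ form a vector lattice; it contains the constants and is closed in $L^2(\nu)$. (Applied to indicators, this shows that $\mathcal I_\nu$ is a σ-field: complements by linearity, finite unions by maxima, countable unions by monotone limits.) So for real $q$ the function $\min(n(f-q)^+,1)$ is invariant, and letting $n\to\infty$, so is $1_{\{f>q\}}$. This gives measurability.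

If $B\in\mathcal I_\nu$, then for $\nu$-a.e. $x$, $P^x(x(t)\in B)=1_B(x)$. Hence $T_t(g1_B)(x)=E^x[g(x(t));x(t)\in B]=1_B(x)T_tg(x)$ for a.e. $x$, and by stationarity $\int_BT_tg\,d\nu=\int T_t(g1_B)\,d\nu=\int_Bg\,d\nu$.

**Step (c): extremality kills invariant sets.** If $\nu(B)\in(0,1)$ for some $B\in\mathcal I_\nu$, then by (b) $\nu(\cdot|B)$ and $\nu(\cdot|B^c)$ are stationary. They are distinct, and $\nu$ is a nontrivial mixture of them, contradicting extremality. So $\mathcal I_\nu$ is $\nu$-trivial, and by (a), (b) $\mathfrak h_i$ is a constant. Its value is $\lim_tE_\nu(P_tx)_i=\lim_tE_\nu[T_tx_i]=\langle\nu,x_i\rangle$. $\square$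

From now on, "extremal with mean $h$" is used only through $(P_tx)_i\to h(i)$ in $L^2(\nu)$.

## 6. Moment equations close for $a^2(u)=u(1-u)$ and not for $a(u)=u(1-u)$

A sensible first attempt is to compute all moments of $\nu$ from $h$. Put $\psi(i,j)=E_\nu[x_i+x_j-2x_ix_j]$. By (4), $A1=0$ and stationarity,
$$0=(A^{(2)}\psi)(i,j)-2\cdot1_{\{i=j\}}E_\nu a^2(x_i).$$

*Where it works.* Let $a^2(u)=u(1-u)$. Then $2E_\nu a^2(x_i)=\psi(i,i)$, so $(A^{(2)}-I_\Delta)\psi=0$ and by Feynman–Kac $\psi(i,j)=E^{(2)}_{ij}[e^{-J_t}\psi(\boldsymbol\xi(t))]$ with $J_t=\int_0^tI_\Delta(\boldsymbol\xi(s))ds$. On $\mathbb Z^3$ with $\nu\in\mathcal S_{\rm ext}$ and $h\equiv\theta$, Lemma 2(c) gives $(P_t^{(2)}\psi)(k,l)=E_\nu[(P_tx)_k+(P_tx)_l-2(P_tx)_k(P_tx)_l]\to2\theta(1-\theta)$. Replacing $e^{-J_t}$ by $e^{-J_s}$, $s<t$, costs at most $E^{(2)}_{ij}[e^{-J_s}-e^{-J_\infty}]$, and $E^{(2)}_{ij}[e^{-J_s}\psi(\boldsymbol\xi(t))]=E^{(2)}_{ij}[e^{-J_s}(P^{(2)}_{t-s}\psi)(\boldsymbol\xi(s))]\to2\theta(1-\theta)E^{(2)}_{ij}[e^{-J_s}]$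 as $t\to\infty$. Letting $s\to\infty$,
$$\psi(i,j)=2\theta(1-\theta)\,E^{(2)}_{ij}[e^{-J_\infty}].$$
So in this case $\theta$ determines the second moments.

*Where it stops.* Let $a(u)=u(1-u)$. Then $E_\nu a^2(x_i)=E_\nu[x_i^2-2x_i^3+x_i^4]$, and the second-moment equation contains third and fourth moments. In general Itô's formula for a monomial in which some $x_i$ has power $n_i\ge2$ produces $\frac12n_i(n_i-1)x_i^{n_i-2}a^2(x_i)$, which raises the degree by $2$: no finite set of these equations closes. For a general Hölder $a$ the quantity $E_\nu a^2(x_i)$ is not a combination of moments at all. We need a comparison of $\nu$ and $\nu'$ that never computes $E\,a^2$.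

## 7. Two solutions driven by the same noise

A coupling makes the comparison: run two solutions with the same Brownian motions and try to show that they merge.

**Coupled process.** Given laws $\lambda,\lambda'$, there are solutions $x,y$ of (1) on one filtered probability space, driven by the same $B=\{B_i\}$, with $x(0)\sim\lambda$ and $y(0)\sim\lambda'$.

*Construction.* Let $Q(dx,dB)=Q_B(dx)R(dB)$ and $Q'(dy,dB)=Q'_B(dy)R(dB)$ be the laws of weak solutions on path space, disintegrated over the common law $R$ of $B$; path space is Polish. Take the measure $Q_B(dx)Q'_B(dy)R(dB)$ with filtration $\mathcal G_t=\sigma(x_s,y_s,B_s;s\le t)$.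

**Step 1: $B$ is a $\mathcal G_t$-Brownian motion.** Let $Z\in\sigma(x_s,s\le t)$, $Z'\in\sigma(y_s,s\le t)$, $\theta\in\sigma(B_s,s\le t)$ be bounded random variables, and let $\zeta$ be a bounded function of the increments of $B$ after $t$. In each weak solution these increments are independent of the past of the solution and of $B$ up to $t$. So $E[Z|B]=E[Z|B_{[0,t]}]$ and $E[Z'|B]=E[Z'|B_{[0,t]}]$. By conditional independence of $x$ and $y$ given $B$,
$$E[ZZ'\theta\zeta]=E\big[E[Z|B]\,E[Z'|B]\,\theta\zeta\big]=E\big[E[Z|B]\,E[Z'|B]\,\theta\big]E[\zeta]=E[ZZ'\theta]\,E[\zeta].$$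
By a monotone class argument the increments after $t$ are independent of $\mathcal G_t$.

**Step 2: the equations hold.** Since $a(x_i(\cdot))$ is bounded, continuous and adapted, $\int_0^ta(x_i)\,dB_i$ is the limit in probability of its left-point Riemann sums, in either filtration. So the validity of (1) for $x$ is a property of the joint law of $(x,B)$, which is $Q$. The same holds for $y$ and $Q'$.

By uniqueness in law, $x(t)\sim\lambda T_t$ and $y(t)\sim\lambda'T_t$.

**Discrepancies.** Write $z^+=\max(z,0)$, $z^-=\max(-z,0)$, and put $D_i=x_i-y_i\in[-1,1]$, $p_i=D_i^+$, $m_i=D_i^-$, $\sigma_i=a(x_i)-a(y_i)$. Then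
$$dD_i=\sigma_i\,dB_i+(AD)_i\,dt,\qquad\sigma_i^2\le K|D_i|,\qquad|(AD)_i|\le2c .$$
If positive and negative discrepancies did not interact, $p$ and $m$ would each have drift given by $A$. The deficits are
$$\rho_i^+=(Ap)_i-1_{\{D_i>0\}}(AD)_i,\qquad\rho_i^-=(Am)_i+1_{\{D_i<0\}}(AD)_i .$$
They are bounded, and $\rho_i^\pm\ge0$:

- If $D_i>0$, then $m_i=0$ and $\rho_i^+=(Am)_i=\sum_{k\ne i}A_{ik}m_k\ge0$. If $D_i\le0$, then $p_i=0$ and $\rho_i^+=(Ap)_i=\sum_{k\ne i}A_{ik}p_k\ge0$.
- If $D_i<0$, then $p_i=0$ and, since $AD=Ap-Am$, $\rho_i^-=(Ap)_i\ge0$. If $D_i\ge0$, then $m_i=0$ and $\rho_i^-=(Am)_i\ge0$.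

Let $v_i^+=Ep_i$, $v_i^-=Em_i$, $u_i=v_i^++v_i^-=E|D_i|$, $g_i^\pm=E\rho_i^\pm\ge0$ (all at time $t$), and let
$$\varphi_t(i,j)=E[p_i(t)m_j(t)].$$

**Lemma 3.** For all $i,j\in S$ and $t\ge0$,
$$v_i^\pm(t)=v_i^\pm(0)+\int_0^t\big[(Av^\pm(s))_i-g_i^\pm(s)\big]ds, \tag{6}$$
$$\varphi_t(i,j)=\varphi_0(i,j)+\int_0^t\big[(A^{(2)}\varphi_s)(i,j)-\kappa_s(i,j)\big]ds,\qquad\kappa_s(i,j)=E[\rho_i^+m_j+p_i\rho_j^-](s). \tag{7}$$

*Proof.* **Step 1: smooth $z^+$ so that the Hölder noise disappears.** Let $a_0=1$, $a_n=a_{n-1}e^{-n}$. Since $\int_{a_n}^{a_{n-1}}\frac{dz}{z}=n$, there is a continuous $\kappa^{(n)}\ge0$ with support in $(a_n,a_{n-1})$, $\kappa^{(n)}(z)\le\frac{2}{nz}$ and $\int\kappa^{(n)}=1$. Put $\psi_n(z)=\int_0^z\int_0^y\kappa^{(n)}(r)\,dr\,dy$ for $z>0$ and $\psi_n(z)=0$ for $z\le0$. Then $\psi_n\in C^2$, $0\le\psi_n'\le1$, $\psi_n(z)\to z^+$, $\psi_n'(z)\to1_{\{z>0\}}$. Since $\sigma_i^2\le K|D_i|$ and $\psi_n''(z)\le\frac{2}{nz}$ for $z>0$, $0\le\sigma_i^2\psi_n''(\pm D_i)\le2K/n$.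

**Step 2: one site.** Apply Itô's formula to $\psi_n(D_i)$ and $\psi_n(-D_i)$ and take expectations; the stochastic integrals have bounded integrands and mean zero, and the second-order terms are at most $Kt/n$. Let $n\to\infty$ by dominated convergence:
$$v_i^+(t)=v_i^+(0)+\int_0^tE[1_{\{D_i>0\}}(AD)_i]\,ds,\qquad v_i^-(t)=v_i^-(0)-\int_0^tE[1_{\{D_i<0\}}(AD)_i]\,ds.$$
By the definition of $\rho^\pm$ the integrands are $E[(Ap)_i-\rho_i^+]$ and $E[(Am)_i-\rho_i^-]$. This is (6).

**Step 3: two sites.** For $i\ne j$ we have $\langle B_i,B_j\rangle=0$, so Itô's formula for $\psi_n(D_i)\psi_n(-D_j)$ has no mixed second-order term, and the pure second-order terms are $O(1/n)$. In the limit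
$$\varphi_t(i,j)=\varphi_0(i,j)+\int_0^tE\big[1_{\{D_i>0\}}(AD)_im_j-p_i1_{\{D_j<0\}}(AD)_j\big]ds.$$
For $i=j$ this holds trivially, because $p_im_i=0$, $1_{\{D_i>0\}}m_i=0$ and $p_i1_{\{D_i<0\}}=0$. Substituting $1_{\{D_i>0\}}(AD)_i=(Ap)_i-\rho_i^+$ and $-1_{\{D_j<0\}}(AD)_j=(Am)_j-\rho_j^-$, and using $(A^{(2)}\varphi_s)(i,j)=E[(Ap)_im_j+p_i(Am)_j]$, the integrand is $(A^{(2)}\varphi_s)(i,j)-\kappa_s(i,j)$ for all $i,j$. $\square$

Note that $\sigma$, hence $a$, has vanished from (6) and (7).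

**What (6) alone does not give.** Adding the two lines of (6), $u$ evolves by $\partial_tu=Au-g$ with $g=g^++g^-\ge0$ (in integrated form). One hopes that the loss $g$ drives $u$ to $0$. There are two obstacles.

- *No loss at all.* Let $\nu=\nu'=\frac12(\delta_{\mathbf 0}+\delta_{\mathbf 1})$, with $x(0),y(0)$ independent. The means agree, both solutions are constant in time, $D$ is constantly $0$, $1$ or $-1$ on all of $S$, so $g=0$ and $u\equiv\frac12$ forever. Equal means are not enough; we must use Lemma 2(c), which excludes this $\nu$.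
- *Loss without decay.* The inequality $0\le u\le1$ only bounds the total loss. A profile with $Au=g\ge0$, $g\ne0$, is compatible with $\partial_tu=Au-g$. Such bounded profiles exist whenever the chain is transient: $u(i)=1-P_i(\text{hit }o)$ satisfies $Au=0$ off $o$, and $(Au)(o)=\sum_{k\ne o}A_{ok}u(k)>0$. Losses at $o$ are then replenished from far away. So (6) must be supplemented by a quantitative lower bound on the loss.

## 8. Opposite signs never share a site

The lower bound comes from the two-point function $\varphi$. It vanishes on the diagonal at every time, since $p_jm_j=0$. Follow $\varphi$ from $t$ to $t+R$: without loss, $\varphi_{t+R}(j,j)$ would be $(P_R^{(2)}\varphi_t)(j,j)=E[(P_Rp)_j(P_Rm)_j]$. Since it is $0$, all of this must be lost. The loss rate $\kappa$ of $\varphi$ is dominated by the loss $g$ of $u$. If in addition $P_RD=P_Rp-P_Rm$ is small, then $P_Rp\approx P_Rm\approx\frac12P_R|D|$, and the product is about $\frac14(P_R|D|)^2$.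

**Lemma 4 (key inequality).** For all $j\in S$ and $t,R\ge0$, with $\eta_j(t,R)=E[(P_RD(t))_j^2]$,
$$(P_Ru(t))_j-u_j(t+R)\ \ge\ \tfrac14(P_Ru(t))_j^2-\tfrac14\eta_j(t,R), \tag{8}$$
and $(P_Ru(t))_j-u_j(t+R)\ge0$.

*Proof.* **Step 1: the loss of $u$.** By (6) and Duhamel,
$$(P_Ru(t))_j-u_j(t+R)=\int_0^R(P_{R-s}g(t+s))_j\,ds\ge0. \tag{9}$$

**Step 2: the loss of $\varphi$ at $(j,j)$ is everything.** By (7), Duhamel on $S\times S$ and $\varphi_{t+R}(j,j)=E[p_jm_j]=0$,
$$E\big[(P_Rp(t))_j(P_Rm(t))_j\big]=(P^{(2)}_R\varphi_t)(j,j)=\int_0^R(P^{(2)}_{R-s}\kappa_{t+s})(j,j)\,ds.$$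

**Step 3: compare the losses.** Since $0\le p,m\le1$ and $\rho^\pm\ge0$, $\kappa_s(k,l)\le g_k^+(s)+g_l^-(s)$. Each summand depends on one particle only, so $(P^{(2)}_{R-s}\kappa_{t+s})(j,j)\le(P_{R-s}g^+(t+s))_j+(P_{R-s}g^-(t+s))_j=(P_{R-s}g(t+s))_j$. By (9),
$$E\big[(P_Rp(t))_j(P_Rm(t))_j\big]\le(P_Ru(t))_j-u_j(t+R).$$

**Step 4: rewrite the product.** Use $4\alpha\beta=(\alpha+\beta)^2-(\alpha-\beta)^2$ with $p+m=|D|$, $p-m=D$: the left side equals $\frac14E[(P_R|D(t)|)_j^2]-\frac14\eta_j(t,R)$. By Jensen, $E[(P_R|D(t)|)_j^2]\ge(P_Ru(t))_j^2$. $\square$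

## 9. Iterating the key inequality

*A model computation.* Suppose for a moment that $u(t)=u$ does not depend on $t$ and that $\bar\eta_j(R)=\sup_t\eta_j(t,R)\to0$. By Lemma 4, $P_Ru$ increases with $R$ to a limit $w\le 1$, and $P_sw=w$. Letting $R\to\infty$ in (8), $w-u\ge\frac14w^2$. Apply $P_R$: $w-P_Ru\ge\frac14P_R(w^2)\ge\frac14(P_Rw)^2=\frac14w^2$. Let $R\to\infty$: $0\ge\frac14w^2$, so $w=0$ and $u=0$. In general $u$ does depend on $t$; the same mechanism works by applying (8) on many windows, laid out backward from a late time $N$.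

**Proposition 5.** If for every $j\in S$, $\bar\eta_j(R):=\sup_{t\ge0}E[(P_RD(t))_j^2]\to0$ as $R\to\infty$, then $E|x_i(t)-y_i(t)|\to0$ as $t\to\infty$ for every $i\in S$.

*Proof.* Fix $i$, $\varepsilon>0$ and $n\in\mathbb N$.

**Step 1: choose windows.** Put $\tau_0=0$. Given $\tau_k$, choose $\tau_{k+1}>\tau_k$ with
$$\sum_jP_{\tau_k}(i,j)\,\bar\eta_j(\tau_{k+1}-\tau_k)\le\varepsilon .$$
This is possible by dominated convergence, as $\bar\eta_j\le1$.

**Step 2: a monotone quantity.** Let $N\ge\tau_n$ and $\beta(r)=(P_{N-r}u(r))_i$ for $0\le r\le N$. For $r<r'$, Lemma 4 gives $P_{N-r}u(r)=P_{N-r'}P_{r'-r}u(r)\ge P_{N-r'}u(r')$. So $\beta$ is nonincreasing, $0\le\beta\le1$, and $\beta(N)=u_i(N)$.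

**Step 3: each window costs a fixed amount.** Apply (8) with $t=N-\tau_{k+1}$ and $R=\tau_{k+1}-\tau_k$, so $t+R=N-\tau_k$. Multiply by $P_{\tau_k}(i,j)$ and sum over $j$. The left side becomes $\beta(N-\tau_{k+1})-\beta(N-\tau_k)$. On the right, $P_{\tau_k}(f^2)\ge(P_{\tau_k}f)^2$ with $f=P_Ru(t)$, and $(P_{\tau_k}f)_i=\beta(N-\tau_{k+1})$. With Step 1,
$$\beta(N-\tau_{k+1})-\beta(N-\tau_k)\ge\tfrac14\beta(N-\tau_{k+1})^2-\tfrac\varepsilon4\ge\tfrac14u_i(N)^2-\tfrac\varepsilon4,$$
the last step because $\beta(N-\tau_{k+1})\ge\beta(N)=u_i(N)$.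

**Step 4: add up.** Summing over $k=0,\dots,n-1$, the left side telescopes to at most $1$: $1\ge\frac n4(u_i(N)^2-\varepsilon)$. So $u_i(N)^2\le\frac4n+\varepsilon$ for all $N\ge\tau_n$. As $n$ and $\varepsilon$ are arbitrary, $u_i(N)\to0$. $\square$

## 10. Uniqueness: proof of Theorem A

**Proposition 6.** Let $\nu,\nu'\in\mathcal S$ and $h\colon S\to[0,1]$ be such that $(P_tx)_i\to h(i)$ in $L^2(\nu)$ and in $L^2(\nu')$ for every $i$. Then $\nu=\nu'$.

*Proof.* Couple $x(0)\sim\nu$ with $y(0)\sim\nu'$. By stationarity $x(t)\sim\nu$ and $y(t)\sim\nu'$ for all $t$. Writing $(P_RD)_j=\big((P_Rx)_j-h(j)\big)-\big((P_Ry)_j-h(j)\big)$,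
$$E[(P_RD(t))_j^2]\le2E_\nu\big[((P_Rx)_j-h(j))^2\big]+2E_{\nu'}\big[((P_Rx)_j-h(j))^2\big].$$
The right side does not depend on $t$ and tends to $0$ as $R\to\infty$. By Proposition 5, $E|x_i(t)-y_i(t)|\to0$ for each $i$. For every Lipschitz function $f$ of finitely many coordinates, $|\int f\,d\nu-\int f\,d\nu'|=|E[f(x(t))-f(y(t))]|\to0$ as $t\to\infty$, and the left side does not depend on $t$. Such $f$ determine the law, so $\nu=\nu'$. $\square$

*Proof of Theorem A.* Let $\nu,\nu'\in\mathcal S_{\rm ext}$ have common mean $h$. By Lemma 2(c), $(P_tx)_i\to h(i)$ in $L^2(\nu)$ and in $L^2(\nu')$. By Proposition 6, $\nu=\nu'$. Existence is Theorem 2.1(ii). $\blacksquare$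

**Remark.** The uniqueness argument uses neither the irreducibility of $A$ nor $a\ne0$ on $(0,1)$.

## 11. The extremality criterion: proof of Theorem B

"Only if" is Lemma 2(c). For "if", let $(P_tx)_i\to h(i)$ in $L^2(\nu)$ and let $\nu=\alpha\nu_1+(1-\alpha)\nu_2$ with $\nu_k\in\mathcal S$, $0<\alpha<1$. Since $\nu_1\le\nu/\alpha$ and $\nu_2\le\nu/(1-\alpha)$, the convergence holds in $L^2(\nu_1)$ and in $L^2(\nu_2)$ with the same constants. By Proposition 6, applicable since $0\le(P_tx)_i\le1$ gives $h(i)\in[0,1]$, $\nu_1=\nu_2$. Thus $\nu$ is extremal. Its mean is $\langle\nu,x_i\rangle=\lim_tE_\nu(P_tx)_i=h(i)$, where the first equality uses (3) and stationarity. By Theorem 2.1(i), $h\in\mathcal H^*$, and $\nu=\nu_h$ by Theorem A. $\blacksquare$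

## 12. The domain of attraction of $\nu_h$: proof of Theorem C

For a nonstationary start, Proposition 5 needs control of $P_Rx(t)$ uniformly in $t$. The next lemma supplies it; this is where the inequality defining $\mathcal H^*$ enters.

**Lemma 7.** Let $h\in\mathcal H^*$, let (b) of Theorem C hold, and let $x(0)\sim\lambda$. Then $\sup_{t\ge0}E[((P_Rx(t))_j-h(j))^2]\to0$ as $R\to\infty$, for every $j$.

*Proof.* Let $\psi_t(i,j)=E[x_i+x_j-2x_ix_j](t)$, which lies in $[0,1]$ because $x_i+x_j-2x_ix_j=x_i(1-x_j)+x_j(1-x_i)$, and let $H(i,j)=h(i)+h(j)-2h(i)h(j)$.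

**Step 1: a lower bound for $\psi_t$.** By (4), the first-moment equation and $A1=0$,
$$\psi_t(i,j)=\psi_0(i,j)+\int_0^t\big[(A^{(2)}\psi_s)(i,j)-2\cdot1_{\{i=j\}}E\,a^2(x_i(s))\big]ds.$$
Since $a(0)=a(1)=0$, $a^2(u)\le K\min(u,1-u)\le2Ku(1-u)$, because $\max(u,1-u)\ge\frac12$. Hence $2E\,a^2(x_i(s))\le4KE[x_i(1-x_i)](s)=2K\psi_s(i,i)$. So, in integrated form, $\partial_t\psi=(A^{(2)}-2KI_\Delta)\psi+r$ with $r\ge0$ bounded. By Duhamel for $G=A^{(2)}-2KI_\Delta$, nonnegativity of $e^{tG}$ and Feynman–Kac,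
$$\psi_t(i,j)\ge E^{(2)}_{ij}\big[e^{-2K\int_0^tI_\Delta(\boldsymbol\xi(s))ds}\psi_0(\boldsymbol\xi(t))\big].$$

**Step 2: wait a time $R$ first.** Let $\Gamma=\{\int_0^\infty I_\Delta(\boldsymbol\xi(s))\,ds=\infty\}$. Apply $P_R^{(2)}$, use the Markov property, restrict to $\Gamma^c$ and enlarge the exponent:
$$(P_R^{(2)}\psi_t)(j,j)\ge E_{jj}^{(2)}\Big[e^{-2K\int_R^\infty I_\Delta(\boldsymbol\xi(s))ds}\psi_0(\boldsymbol\xi(R+t));\Gamma^c\Big]\ge(P^{(2)}_{R+t}\psi_0)(j,j)-\delta_1(R)-\delta_2(R+t), \tag{10}$$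
where
$$\delta_1(R)=E^{(2)}_{jj}\Big[1-e^{-2K\int_R^\infty I_\Delta(\boldsymbol\xi(s))ds};\Gamma^c\Big],\qquad\delta_2(T)=E^{(2)}_{jj}[\psi_0(\boldsymbol\xi(T));\Gamma].$$
On $\Gamma^c$ the integral over $[R,\infty)$ tends to $0$, so $\delta_1(R)\to0$ by dominated convergence.

**Step 3: $\delta_2(T)\to0$.** By (b),
$$(P_T^{(2)}\psi_0)(k,l)=E_\lambda[(P_Tx)_k+(P_Tx)_l-2(P_Tx)_k(P_Tx)_l]\to H(k,l)\le F_{kl}$$
as $T\to\infty$. For $\varepsilon,s>0$ and $T>s$,
$$\delta_2(T)\le P^{(2)}_{jj}(\Gamma,\,F_{\boldsymbol\xi(s)}\ge\varepsilon)+E^{(2)}_{jj}\big[(P^{(2)}_{T-s}\psi_0)(\boldsymbol\xi(s));F_{\boldsymbol\xi(s)}<\varepsilon\big].$$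
As $T\to\infty$ the last term tends, by bounded convergence, to $E^{(2)}_{jj}[H(\boldsymbol\xi(s));F_{\boldsymbol\xi(s)}<\varepsilon]\le\varepsilon$. Whether $\Gamma^c$ occurs does not depend on the path up to $s$ once the path after $s$ is given, so by the Markov property $F_{\boldsymbol\xi(s)}$ is the conditional probability of $\Gamma^c$ given the path up to $s$. By Lévy's theorem $F_{\boldsymbol\xi(s)}\to1_{\Gamma^c}$ a.s. as $s\to\infty$ along the integers. On $\Gamma$ this limit is $0$, so the first term tends to $0$ along these $s$. Let $T\to\infty$, then $s\to\infty$, then $\varepsilon\to0$.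

**Step 4: conclude.** Let $Z=(P_Rx(t))_j$. Then $(P_R^{(2)}\psi_t)(j,j)=2E[Z(1-Z)]$. By (3), $EZ=E_\lambda(P_{R+t}x)_j\to h(j)$. Also $(P^{(2)}_{R+t}\psi_0)(j,j)\to H(j,j)=2h(j)(1-h(j))$. As $R\to\infty$ both limits, and $\delta_2(R+t)\to0$, are uniform in $t\ge0$, since only $R+t\ge R$ matters. By (10), $\liminf_R\inf_tE[Z(1-Z)]\ge h(j)(1-h(j))$. Hence
$$\limsup_{R\to\infty}\sup_{t\ge0}E(Z-h(j))^2=\limsup_{R\to\infty}\sup_{t\ge0}\big\{EZ-E[Z(1-Z)]-2h(j)EZ+h(j)^2\big\}\le0,$$
because $h(j)-h(j)(1-h(j))-2h(j)^2+h(j)^2=0$. $\square$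

*Proof of Theorem C.* **(b)⇒(a): couple with the stationary process.** Let $x(0)\sim\lambda$ and $y(0)\sim\nu_h$. Then
$$E[(P_RD(t))_j^2]\le2E[((P_Rx(t))_j-h(j))^2]+2E[((P_Ry(t))_j-h(j))^2].$$
Lemma 7 handles the first term uniformly in $t$. The second does not depend on $t$ by stationarity and tends to $0$ by Lemma 2(c). So Proposition 5 gives $E|x_i(t)-y_i(t)|\to0$ for every $i$, while $y(t)\sim\nu_h$. Testing against Lipschitz functions of finitely many coordinates gives (a).

**(a)⇒(b): compare second moments.** Apply (5) to $\nu_h$ and let $t\to\infty$, using Lemma 2(c):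
$$E_{\nu_h}x_i^2=h(i)^2+\int_0^\infty\sum_kP_s(i,k)^2E_{\nu_h}a^2(x_k)\,ds .$$
Now use (5) with $x(0)\sim\lambda$. Under (a), $E[x_i(t)^2]\to E_{\nu_h}x_i^2$, and $E[a^2(x_k(t-s))]\to E_{\nu_h}a^2(x_k)$ for each fixed $s,k$, as $a^2$ is continuous. By Fatou, the $\liminf$ of the integral term in (5) is at least $\int_0^\infty\sum_kP_s(i,k)^2E_{\nu_h}a^2(x_k)\,ds$. Hence $\limsup_tE_\lambda[(P_tx)_i^2]\le h(i)^2$. Also $E_\lambda(P_tx)_i=E[x_i(t)]\to h(i)$ by (3) and (a). So $E_\lambda[((P_tx)_i-h(i))^2]=E_\lambda[(P_tx)_i^2]-2h(i)E_\lambda(P_tx)_i+h(i)^2\to0$, which is (b).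

**The last assertion.** Since $Ah=0$, $P_th=h$, so $\lambda=\delta_h$ satisfies (b). $\blacksquare$

For the outward walk of Example 2(c), this says that the system started from the deterministic profile $q$ converges in law to the unique extremal law with mean $q$.

## 13. All stationary laws as mixtures: proof of Theorem D

**Step 1: compactness, measurability, affinity.** The conditions defining $\mathcal H^*$ are preserved under pointwise limits; for $Ah=0$ use dominated convergence with $\sum_j|A_{ij}|\le2c$. So $\mathcal H^*$ is closed in the compact space $[0,1]^S$. By Theorem C, $\nu_h=\lim_n\delta_hT_n$ is a weak limit of measurable kernels, hence Borel in $h$. Since each $\nu_h$ is stationary, $\int\nu_h\,\Theta(dh)\in\mathcal S$, and the map is affine in $\Theta$.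

**Step 2: $\Theta$ can be recovered from $\nu$ (injectivity).** Let $\nu=\int\nu_h\,\Theta(dh)$. For numbers in $[0,1]$, $|\prod\alpha_k-\prod\beta_k|\le\sum|\alpha_k-\beta_k|$. So by Lemma 2(c) for each $\nu_h$ and bounded convergence,
$$E_\nu\prod_{k=1}^n(P_tx)_{i_k}=\int E_{\nu_h}\prod_{k=1}^n(P_tx)_{i_k}\,\Theta(dh)\to\int\prod_{k=1}^nh(i_k)\,\Theta(dh).$$
By Lemma 2(a) for $\nu$ the limit is also $E_\nu\prod_k\mathfrak h_{i_k}$. Mixed moments determine laws on $[0,1]^S$, so $\Theta$ is the law of $\mathfrak h$ under $\nu$.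

**Step 3: every $\nu\in\mathcal S$ occurs (surjectivity).** Let $\nu\in\mathcal S$, let $\mathfrak h$ be a Borel $[0,1]^S$-valued version of the limit in Lemma 2(a), and let $\nu^x$ be a regular conditional law of $\nu$ given $\sigma(\mathfrak h)$. We show that $\nu^x=\nu_{\mathfrak h(x)}$ for $\nu$-a.e. $x$.

*$\nu^x$ is stationary.* By Lemma 2(a),(b), and since $\mathcal I_\nu$ contains the null sets, $\sigma(\mathfrak h)\subset\mathcal I_\nu$. Hence $\int_BT_tg\,d\nu=\int_Bg\,d\nu$ for $B\in\sigma(\mathfrak h)$, that is, $T_tg$ and $g$ have the same conditional expectation given $\sigma(\mathfrak h)$. So for $\nu$-a.e. $x$, $\int T_tg\,d\nu^x=\int g\,d\nu^x$ for all rational $t\ge0$ and all $g$ in a countable dense subset of $C([0,1]^S)$. By continuity of $t\mapsto T_tg(z)$ (continuous paths, bounded convergence) and density, it holds for all $t\ge0$ and all continuous $g$. Thus $\nu^x\in\mathcal S$ for $\nu$-a.e. $x$.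

*$P_tz$ converges to a constant under $\nu^x$.* Choose $t_n\uparrow\infty$ such that $\sum_nE_\nu[((P_{t_n}z)_i-\mathfrak h_i(z))^2]<\infty$ for each $i$: enumerate $S$ and make the $n$-th term less than $2^{-n}$ for the first $n$ sites. Since $\nu=\int\nu^x\,\nu(dx)$, for $\nu$-a.e. $x$ the corresponding sums under $\nu^x$ are finite for all $i$, so $(P_{t_n}z)_i-\mathfrak h_i(z)\to0$ in $L^2(\nu^x(dz))$. Moreover $\mathfrak h(z)=\mathfrak h(x)$ for $\nu^x$-a.e. $z$, since $\sigma(\mathfrak h)$ is countably generated. Hence $(P_{t_n}z)_i\to\mathfrak h_i(x)$ in $L^2(\nu^x(dz))$. By Lemma 2(a) applied to $\nu^x\in\mathcal S$ the full limit as $t\to\infty$ exists, so it equals the constant $\mathfrak h_i(x)$.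

*Identification.* By Theorem B, $\mathfrak h(x)\in\mathcal H^*$ and $\nu^x=\nu_{\mathfrak h(x)}$ for $\nu$-a.e. $x$. Hence $\nu=\int\nu^x\,\nu(dx)=\int_{\mathcal H^*}\nu_h\,\Theta(dh)$ with $\Theta$ the law of $\mathfrak h$ under $\nu$. $\blacksquare$

For the outward walk, where $\mathcal H^*=\{0,1,q,1-q\}$, Theorem D says that $\mathcal S$ consists exactly of the mixtures of the four laws $\delta_{\mathbf 0}$, $\delta_{\mathbf 1}$, $\nu_q$, $\nu_{1-q}$, with uniquely determined weights.
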